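\title{The time constant of first-passage percolation is not convex under mixtures}

\begin{abstract}
Let $\mu(U)$ be the time constant of first-passage percolation on $\mathbb{Z}^2$ with edge times of law $U$. We disprove the conjectured inequality $\mu(pU_1+qU_2)\le p\mu(U_1)+q\mu(U_2)$, $p+q=1$. For every $p\in(0,1)$ there are laws $U_1,U_2$ on $[1,11]$, arbitrarily close in total variation, for which the opposite strict inequality holds, and there are such laws with smooth densities supported in $[1,12]$. Pairs of edges on opposite sides of a cycle favor convexity and pairs of edges on the same side violate it; the counterexample is a law for which the second effect dominates on the unit squares that a geodesic actually crosses.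
\end{abstract}

\section{Introduction}\label{sec:intro}

Consider the square lattice $\mathbb{Z}^2$ with its nearest-neighbor edges. Give the edges independent random times $t_e\ge0$ with a common distribution function $U$ of finite mean. The cost $t(\pi)$ of a path $\pi$ is the sum of the times of its edges, and the passage time $T_n$ is the infimum of $t(\pi)$ over all paths from $\mathbf{0}=(0,0)$ to $\mathbf{n}=(n,0)$. Concatenation of paths and translation invariance give $\mathbb{E}T_{n+m}\le \mathbb{E}T_n+\mathbb{E}T_m$, and the straight path gives $\mathbb{E}T_n\le n\,\mathbb{E}t_e<\infty$. For a subadditive sequence $a_n$ the ratio $a_n/n$ converges to $\inf_n a_n/n$, so the \emph{time constant}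
\[
\mu(U)=\lim_{n\to\infty}\frac{\mathbb{E}T_n}{n}
\]
exists. It is the asymptotic time needed per unit of distance along an axis. We identify a distribution function with its law, and $\delta_a$ denotes the unit mass at $a$.

How does $\mu$ behave when one interpolates between two laws $U_1$ and $U_2$? Throughout, $p,q>0$ and $p+q=1$. One can average the \emph{times}. Let $U^{-1}(\xi)=\inf\{x:U(x)\ge\xi\}$ be the quantile function and suppose that $U^{-1}=pU_1^{-1}+qU_2^{-1}$ on $(0,1)$. It is known that then $\mu(U)\ge p\mu(U_1)+q\mu(U_2)$, and the reason is short: with independent uniform $\xi_e$, the times $t_e=U^{-1}(\xi_e)$ and $t^i_e=U_i^{-1}(\xi_e)$ have laws $U$ and $U_i$, and every path satisfies $t(\pi)=p\,t^1(\pi)+q\,t^2(\pi)\ge pT^1_n+qT^2_n$.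

One can also average the \emph{laws}: in the mixture $pU_1+qU_2$, that is, $x\mapsto pU_1(x)+qU_2(x)$, each edge independently draws its time from $U_1$ with probability $p$ and from $U_2$ with probability $q$. It has been conjectured that the inequality then goes the other way: for all $U_1,U_2$ as above and all $p,q$,
\begin{equation}\label{eq:conj}
\mu(pU_1+qU_2)\le p\,\mu(U_1)+q\,\mu(U_2).
\end{equation}
This is the natural guess. If there is only one route, the expected cost is affine in the law. If the routes are $k$ parallel edges between two vertices, the expected cost is $\int_0^\infty(1-U(x))^k\,dx$, which is convex in $U$. A mixture makes the medium more varied, and a path that can choose profits from variety. The lattice itself offers the following evidence.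

\begin{proposition}\label{prop:easy}
\begin{enumerate}
\item[(a)] Inequality \eqref{eq:conj} holds if $U_1=\delta_0$: $\mu(p\delta_0+qU)\le q\,\mu(U)$ for every $U$.
\item[(b)] The reverse of \eqref{eq:conj} fails in general: $\mu(p\delta_0+q\delta_1)<p\mu(\delta_0)+q\mu(\delta_1)$ for $q\in(0,\frac12)$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) Let $(t_e)$ be independent with law $U$, and set each $t_e$ to $0$ independently with probability $p$; the new times are independent with law $p\delta_0+qU$. Let $\pi$ be the first path from $\mathbf{0}$ to $\mathbf{n}$, in a fixed enumeration, with $t(\pi)\le T_n+1$. It is a function of $(t_e)$ alone, so its expected new cost is $q\,\mathbb{E}t(\pi)\le q(\mathbb{E}T_n+1)$. Divide by $n$, let $n\to\infty$, and note that $\mu(\delta_0)=0$.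

(b) On $\mathbb{Z}^2$ one has $\mu(U)=0$ if and only if $U(0)\ge p_c=\frac12$ \cite{Kesten}. The law $p\delta_0+q\delta_1$ has mass $p>\frac12$ at $0$, so its time constant is $0$, whereas $p\mu(\delta_0)+q\mu(\delta_1)=q>0$.
\end{proof}

Nevertheless \eqref{eq:conj} is false. The total variation distance of two laws is $\sup_V|U_1(V)-U_2(V)|$, the supremum being over Borel sets.

\begin{theorem}\label{thm:main}
Let $p\in(0,1)$, $q=1-p$ and $\varepsilon_0>0$. There are distribution functions $U_1,U_2$ of random variables with values in $[1,11]$, at total variation distance less than $\varepsilon_0$, such that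
\[
\mu(pU_1+qU_2)>p\,\mu(U_1)+q\,\mu(U_2).
\]
One can also take $U_1,U_2$ with $C^\infty$ densities supported in $[1,12]$.
\end{theorem}

Together with Proposition~\ref{prop:easy}(b), this shows that $\mu$ is neither convex nor concave under mixtures.

Section~\ref{sec:toy} shows the mechanism on a single unit square. Section~\ref{sec:laws} defines a family of laws $U_{s,\tau}$, affine in $s$ and in $\tau$, and expresses the derivatives of $\mathbb{E}T_n$ through pivotal thresholds of edges. Section~\ref{sec:reduction} deduces the theorem from a lower and an upper bound on the number of thresholds in a short window. The upper bound is proved in Section~\ref{sec:upper} and the lower bound in Section~\ref{sec:lower}.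

\section{Series ties and parallel ties on a unit square}\label{sec:toy}

The shortest cycle of $\mathbb{Z}^2$ is a unit square. Crossing it from one corner to the opposite one costs
\[
T=\min(t_1+t_2,\;t_3+t_4).
\]
Unlike in the example of parallel edges, a route now has two edges in series. Fix $\alpha>0$, $0<w\le\alpha$, numbers $c=x-4\alpha$ and $d=x+4\alpha$, so that $c+d=2x$, and masses $m_x+m_c+m_d=1$. Let the four times be independent with law
\[
U_s=m_x\bigl[(1-s)\delta_{x-w}+s\delta_{x+w}\bigr]+m_c\delta_c+m_d\delta_d ,\qquad s\in[0,1],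
\]
and let $f(s)=\mathbb{E}_sT$. The law $U_s$ is affine in $s$ with derivative $m_x(\delta_{x+w}-\delta_{x-w})$, so differentiating the product law twice gives
\[
f''(s)=m_x^2\sum_{i\ne j}\mathbb{E}_s\Delta_{ij},
\]
where the sum is over ordered pairs, $\Delta_{ij}=T^{++}-T^{+-}-T^{-+}+T^{--}$, the signs indicate the values $x\pm w$ given to $t_i$ and $t_j$, and the expectation is over the two remaining times.

\emph{Series pairs.} For $(i,j)=(1,2)$ put $g(u)=\min(u,t_3+t_4)$. Then $\Delta_{12}=g(2x+2w)-2g(2x)+g(2x-2w)$ lies in $[-2w,0]$, because $g$ is concave with slopes $1$ and $0$. It vanishes if $|t_3+t_4-2x|\ge2w$ and equals $-2w$ if $t_3+t_4=2x$. The \emph{series tie} $x+x=c+d$, that is $\{t_3,t_4\}=\{c,d\}$, has probability $2m_cm_d$. Apart from it, $t_3+t_4$ is within $2w$ of $2x$ only if both times are in $\{x-w,x+w\}$.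

\emph{Parallel pairs.} For $(i,j)=(1,3)$, raising $t_3$ from $x-w$ to $x+w$ raises $T$ by the length of $\{u\in[x-w,x+w]:u+t_4<t_1+t_2\}$, which is nondecreasing in $t_1$. So $\Delta_{13}\in[0,2w]$. It vanishes if $|t_2-t_4|\ge2w$ and equals $2w$ if $t_2=t_4$. The \emph{parallel ties} $x+c=x+c$ and $x+d=x+d$ have total probability $m_c^2+m_d^2$, and again the only other contribution comes from two times in $\{x-w,x+w\}$.

There are $4$ ordered series pairs and $8$ ordered parallel pairs. Hence
\begin{equation}\label{eq:toy}
f''(s)=16\,w\,m_x^2\,\bigl[m_c^2+m_d^2-m_cm_d\bigr]+R,\qquad |R|\le 24\,w\,m_x^4 .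
\end{equation}
Series ties do push $f$ toward concavity. But the atoms $c,d$ that create them also create parallel ties, and these win: the bracket is at least $(m_c+m_d)^2/4=(1-m_x)^2/4$, so $f$ is convex when $m_x$ is small.

In the lattice the balance can be changed, because a tie matters only if an optimal path crosses the square where it occurs. Let most edges have time close to $1$, let $x$ be close to $2$, and let a small fraction $y$ of the edges be \emph{blocked}, with time at least $10$. A square whose edges cost about $2$ is bypassed unless blocked edges prevent it. Consider Figure~\ref{fig:square}, where $W'D$ and $BE'$ are blocked. A walk from $W$ to $E$ has four edges or at least six. The four walks with four edges are $WW'DCE$, $WADCE$, $WABCE$ and $WABE'E$; the first and the last use a blocked edge, and the other two cross the square at cost about $2$ plus the crossing cost. The dashed walk costs about $6$. So with two blocked edges a crossing is worthwhile if its cost is slightly below $4$, and not if it is slightly above $4$. We shall prove (Lemma~\ref{lem:square}) that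 a crossing always needs two such edges nearby, and three if its cost is slightly above $4$. Now take $x=2-\alpha$:
\[
x+x=c+d=4-2\alpha,\qquad x+c=4-6\alpha,\qquad x+d=4+2\alpha .
\]
The series tie and the $c$-tie pay a factor $y^2$, the $d$-tie pays $y^3$, and the bracket in \eqref{eq:toy} turns into an expression of the form $y^2[Km_c^2+Kym_d^2-am_cm_d]$ with constants $a,K>0$. For $m_c=rm_d$ it has the sign of $Kr^2+Ky-ar$, which is negative once $r$ is small compared with $a/K$ and $y$ is small compared with $ar/K$.

\begin{figure}[ht]
\centering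
\begin{tikzpicture}[scale=1.05]
\draw[gray!35] (-2,-2) grid (3,3);
\fill[gray!15] (0,0) rectangle (1,1);
\draw[thick] (0,0) rectangle (1,1);
\draw[thick] (-1,0)--(0,0) (1,1)--(2,1);
\draw[line width=3.5pt] (-1,1)--(0,1) (1,0)--(2,0);
\draw[very thick,dashed] (-1,0)--(-1,-1)--(2,-1)--(2,1);
\foreach \x/\y/\n/\p in {0/0/A/below left,1/0/B/below left,1/1/C/above right,0/1/D/above right,-1/0/W/above left,-1/1/W'/above left,0/-1/S/below left,1/-1/S'/below left,2/0/E'/below right,2/1/E/above right,0/2/N'/above left,1/2/N/above right}
\fill (\x,\y) circle (1.6pt) node[\p] {$\n$};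
\end{tikzpicture}
\caption{The unit square $ABCD$ with $A=(0,0)$, $C=(1,1)$, and its surroundings. When the heavy edges $W'D$ and $BE'$ are blocked and the other edges outside the square cost about $1$, one goes from $W$ to $E$ either through the square, at cost about $2$ plus the cost from $A$ to $C$, or along the dashed walk, at cost about $6$.}
\label{fig:square}
\end{figure}

Two obstacles remain. The second derivative of $\mathbb{E}T_n$ is a sum over all pairs of edges, including distant ones, so we avoid it and compare first derivatives at $s$ near $0$ and $s$ near $1$. And the constant $a$ must not depend on the small masses, so geodesics have to be led to the squares at a cost fixed in advance.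

\section{The laws and the pivotal thresholds}\label{sec:laws}

\subsection{The laws $U_{s,\tau}$}
Fix the numbers
\[
\alpha=\tfrac1{100},\qquad \eta=\tfrac1{1000},\qquad L=200/\eta=2\cdot10^5,\qquad \phi=\tfrac1{1600},
\]
so that $8\phi\eta L=1$. Let $\Lambda=[-L,L]^2\cap\mathbb{Z}^2$, let $M=4L(2L+1)$ be the number of edges with both endpoints in $\Lambda$, and let $\kappa=1/(4L+M)$. Then $\kappa\le\phi\eta=\alpha\eta/16$. Put
\[
x=2-\alpha,\qquad c=2-5\alpha,\qquad d=2+3\alpha,\qquad\text{so that } c+d=2x=4-2\alpha .
\]
Positive parameters $\lambda,y,m_x,m_c,m_d,\varepsilon,\zeta,w$ are called \emph{admissible} if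
\[
\lambda<\tfrac12,\qquad w<\zeta\le\alpha/10,\qquad m_x+m_c+m_d+\varepsilon\le y\le\tfrac1{100}.
\]
Only admissible parameters are considered. Put $\bar m=y+m_x+m_c+m_d+\varepsilon\le2y\le\frac1{50}$,
\[
G=\lambda\,\mathrm{Unif}[1,1+\kappa]+(1-\lambda)\,\mathrm{Unif}[1+\eta-\kappa,1+\eta],
\]
and, for $s,\tau\in[0,1]$,
\begin{align*}
U_{s,\tau}={}&(1-\bar m)\,G+y\,\mathrm{Unif}[10,11]+m_x\bigl[(1-s)\delta_{x-w}+s\delta_{x+w}\bigr]\\
&+m_c\delta_c+m_d\delta_d+\varepsilon\bigl[(1-\tau)\delta_{x+\zeta}+\tau\delta_{x+2\zeta}\bigr].
\end{align*}
The atoms $x\pm w,c,d$ and the blocked edges are those of Section~\ref{sec:toy}. The background $G$ has two levels; the rare lower level is used to build roads that attract geodesics. Both levels, and the blocked times, are spread over intervals so that they create no ties of their own. The atoms $x+\zeta$ and $x+2\zeta$ are a measuring device whose purpose appears in Section~\ref{sec:reduction}.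

An edge is \emph{good} if its time lies in $[1,1+\eta]$ and \emph{bad} otherwise. Bad edges have times greater than $1+\eta$ and probability $\bar m$, and $U_{s,\tau}$ conditioned on $[1,1+\eta]$ is $G$. An edge is an \emph{atom} if its time is one of the six numbers
\[
c<x-w<x+w<x+\zeta<x+2\zeta<d ,
\]
which are distinct because $w<\zeta$ and which lie in $[2-6\alpha,2+4\alpha]$. Otherwise the edge is \emph{continuous}; this part of the law has density at most $1/\kappa$. The mean time is at most $1+\eta+11\bar m\le\frac32$. We write $\mathbb{P}=\mathbb{P}_{s,\tau}$ for the product law on configurations whose times lie in the support of $U_{s,\tau}$, hence in $[1,11]$. The letter $K$ denotes numerical constants, which may change from line to line and depend neither on $n$, nor on $s,\tau$, nor on the admissible parameters.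

\subsection{Paths and walks}
A \emph{path} is self-avoiding; a \emph{walk} may repeat vertices and edges, and its cost counts multiplicity. We write a walk as the list of its vertices or as a concatenation of pieces, $|\pi|$ is the number of edges, and $\pi[u,v]$ is the part of a path $\pi$ between two of its vertices. Erasing loops from a walk leaves a path with the same endpoints that uses a subset of its edges. Consequently, \emph{if a path has minimal cost among the paths from $\mathbf{0}$ to $\mathbf{n}$, or among those avoiding a given edge $e$, then no walk from $\mathbf{0}$ to $\mathbf{n}$ (avoiding $e$, in the second case) is cheaper}. We use this constantly, the cheaper walk being obtained by replacing a segment.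

Since times lie in $[1,11]$, we have $T_n\le11n$, and only finitely many paths from $\mathbf{0}$ have cost below a given bound. So all minima over nonempty families of paths are attained (the minimum over an empty family is $+\infty$), \emph{geodesics}, that is paths of cost $T_n$ from $\mathbf{0}$ to $\mathbf{n}$, have at most $11n$ edges, and $T_n$ depends on finitely many edges. Whenever an optimal path is chosen, it is the first one in a fixed enumeration of all paths, so that choices are measurable. The geodesic so chosen is denoted by $\gamma$, and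
\begin{equation}\label{eq:length}
\mathbb{E}|\gamma|\le\mathbb{E}T_n\le\tfrac32 n .
\end{equation}

\subsection{Thresholds and derivatives}
For an edge $e$ let $T_e^\infty$ be the minimal cost of a path from $\mathbf{0}$ to $\mathbf{n}$ that avoids $e$, and $T_e^0$ the minimal cost of one that uses $e$, computed with $t_e=0$. The \emph{threshold} of $e$ is
\[
\sigma_e=T_e^\infty-T_e^0 ;
\]
it does not depend on $t_e$. If $T^{e=b}$ is the passage time when $t_e$ is set to $b$, then $T^{e=b}=\min(T_e^\infty,T_e^0+b)$. Thus $\sigma_e>b$ means that, with $t_e=b$, every geodesic uses $e$; an optimal path through $e$ is then a geodesic. Moreover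
\begin{equation}\label{eq:pivot}
T^{e=b_2}-T^{e=b_1}=\int_{b_1}^{b_2}\mathbf{1}\{\sigma_e>b\}\,db ,\qquad 0\le b_1\le b_2 .
\end{equation}
A straight path with at most one three-edge detour shows $T_e^\infty\le11(n+2)$, and $T_e^0$ is at least the graph distance from $\mathbf{0}$ to $e$. So $\sigma_e\le0$ outside the finite set of edges within distance $11(n+2)$ of $\mathbf{0}$, and $T_n$ depends only on the edges of this set. Put
\[
g_n(s,\tau)=\frac1n\,\mathbb{E}_{s,\tau}T_n,\qquad \rho_n^{s,\tau}(b)=\frac1n\sum_e\mathbb{P}_{s,\tau}(\sigma_e>b),\quad b>0 .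
\]
The function $\rho_n^{s,\tau}$ is nonincreasing. The function $g_n$ is the integral of $T_n/n$ against a finite product of copies of $U_{s,\tau}$, hence a polynomial in $(s,\tau)$. By the product rule, $\partial_s g_n=\frac1n\sum_e m_x\,\mathbb{E}[T^{e=x+w}-T^{e=x-w}]$, and the same computation applies to $\tau$. With \eqref{eq:pivot},
\begin{equation}\label{eq:deriv}
\partial_s g_n=m_x\int_{x-w}^{x+w}\rho_n^{s,\tau}(b)\,db,\qquad
\partial_\tau g_n=\varepsilon\int_{x+\zeta}^{x+2\zeta}\rho_n^{s,\tau}(b)\,db .
\end{equation}
If $\sigma_e>x-w$ and $e$ is good, then $\sigma_e>1+\eta\ge t_e$ and $e\in\gamma$. Since $\sigma_e$ and $t_e$ are independent, $(1-\bar m)\,\mathbb{P}(\sigma_e>x-w)\le\mathbb{P}(e\in\gamma)$, and \eqref{eq:length} gives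
\begin{equation}\label{eq:rhobound}
\rho_n^{s,\tau}(x-w)\le2 .
\end{equation}

\section{Two estimates imply the theorem}\label{sec:reduction}

In the language of thresholds, a series tie is a unit square in which $e$ is in series with an edge $e'$ of time $x\pm w$ and competes with two edges of times $c$ and $d$. If the optimal paths cross this square, $\sigma_e=c+d-t_{e'}=x\mp w$. By \eqref{eq:deriv} the edge $e$ contributes to $\partial_sg_n$ when $t_{e'}=x-w$ and does not when $t_{e'}=x+w$. So the contribution is proportional to $1-s$ and makes the slope decrease. Put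
\[
X=m_xm_cm_dy^2 .
\]

\begin{proposition}[Lower bound]\label{prop:lower}
There are numbers $\lambda\in(0,\frac12)$, $p_0,a\in(0,1)$ and $n_0$ such that, for all admissible parameters with this $\lambda$ and $\bar m\le p_0$, all $s,\tau\in[0,1]$ and all $n\ge n_0$,
\[
\frac1n\sum_e\mathbb{P}_{s,\tau}(\sigma_e=x+w)\ge a(1-s)X .
\]
\end{proposition}

\begin{proposition}[Upper bound]\label{prop:upper}
There is $K\ge1$ such that, for all admissible parameters, all $s,\tau\in[0,1]$, $n\ge1$ and $b\in(x-w,x+w)$,
\[
\frac1n\sum_e\mathbb{P}_{s,\tau}(b<\sigma_e\le x+2\zeta)\le K(1-s)X+\mathrm{Err},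
\]
\[
\mathrm{Err}=K\Bigl[m_xm_c^2y^2+m_xm_d^2y^3+m_x^3+(m_x+m_c+m_d+\varepsilon)^5+\varepsilon+\zeta+\frac1n\Bigr].
\]
\end{proposition}

These estimates control the thresholds in a short window above $b$. The slope $\partial_sg_n$ also counts all thresholds above the window. Of this background we know only the bound \eqref{eq:rhobound}, and its variation with $s$ has to be much smaller than the tiny quantity $X$. This is where $\tau$ enters: by \eqref{eq:deriv}, the background averaged over $\tau$ is a difference of two passage times divided by $\varepsilon\zeta$, and passage times move by $O(w)$ when $s$ changes. Choosing $w$ last makes the variation negligible.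

\begin{proposition}\label{prop:nonconvex}
There are admissible parameters and $\tau\in[0,1]$ such that $F_\tau(s)=\mu(U_{s,\tau})$ is not convex on $[0,1]$.
\end{proposition}

\begin{proof}
\emph{Parameters.} Take $\lambda,p_0,a,n_0,K$ from the two propositions. Let $r=a/(100K)\le\frac1{100}$, let $y\le\min(\frac1{100},\frac{p_0}2,\frac{ra}{100K})$, and let $r'=y\sqrt{ar/(100K)}<1$. For $m>0$ put $m_d=m$, $m_c=rm$, $m_x=r'm$, so that $X=rr'y^2m^3$. For every $m$,
\[
\frac{Km_xm_c^2y^2}{X}=Kr=\frac{a}{100},\qquad
\frac{Km_xm_d^2y^3}{X}=\frac{Ky}{r}\le\frac{a}{100},\qquad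
\frac{Km_x^3}{X}=\frac{Kr'^2}{ry^2}=\frac{a}{100}.
\]
Choose $m\le y/4$ with $K(4m)^5\le aX/100$, which is possible because $X$ is a fixed multiple of $m^3$. Then choose $\varepsilon\le m$ with $K\varepsilon\le aX/100$, then $\zeta\le\alpha/10$ with $K\zeta\le aX/100$, and finally $w$ with $44w/(\varepsilon\zeta)\le aX/100$, which implies $w<\zeta$. These parameters are admissible and $\bar m\le2y\le p_0$. For $n\ge n_0$ with $K/n\le aX/100$, each of the seven terms of $\mathrm{Err}$ is at most $aX/100$.

\emph{The background.} Let $A_n(s,\tau)=\frac1\zeta\int_{x+\zeta}^{x+2\zeta}\rho_n^{s,\tau}(b')\,db'$. By monotonicity $\rho_n(x+2\zeta)\le A_n\le\rho_n(x+\zeta)$. For $b\in(x-w,x+w)$, splitting $\{\sigma_e>b\}$ at $x+\zeta$ and at $x+2\zeta$ gives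
\begin{equation}\label{eq:sandwich}
A_n+\frac1n\sum_e\mathbb{P}(b<\sigma_e\le x+\zeta)\le\rho_n(b)\le A_n+\frac1n\sum_e\mathbb{P}(b<\sigma_e\le x+2\zeta).
\end{equation}
By \eqref{eq:deriv}, $\bar A_n(s):=\int_0^1A_n(s,\tau)\,d\tau=[g_n(s,1)-g_n(s,0)]/(\varepsilon\zeta)$. The laws $U_{s,\tau}$ and $U_{s',\tau}$ differ only in how the mass $m_x$ is shared between $x-w$ and $x+w$, so they can be coupled with times differing by at most $2w$. Evaluating each configuration on a geodesic of the other, which has at most $11n$ edges, gives $|g_n(s,\tau)-g_n(s',\tau)|\le22w$. Hence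
\begin{equation}\label{eq:background}
|\bar A_n(s)-\bar A_n(s')|\le\frac{44w}{\varepsilon\zeta}\le\frac{aX}{100}\qquad\text{for all } s,s'\in[0,1].
\end{equation}

\emph{The slopes.} Let $\bar g_n(s)=\int_0^1g_n(s,\tau)\,d\tau$. For $s\le r$ and $b\in(x-w,x+w)$ we have $x+w\in(b,x+\zeta]$, so \eqref{eq:sandwich} and Proposition~\ref{prop:lower} give $\rho_n(b)\ge A_n+a(1-r)X$. For $s\ge1-r$, \eqref{eq:sandwich} and Proposition~\ref{prop:upper} give $\rho_n(b)\le A_n+KrX+\mathrm{Err}$. Integrating \eqref{eq:deriv} over $\tau$ and $s$,
\begin{align*}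
\bar g_n(r)-\bar g_n(0)&\ge2wm_xr\,\bigl[\inf\bar A_n+a(1-r)X\bigr],\\
\bar g_n(1)-\bar g_n(1-r)&\le2wm_xr\,\bigl[\sup\bar A_n+KrX+\mathrm{Err}\bigr].
\end{align*}
By \eqref{eq:background} the difference of the brackets is at least $(0.99-0.01-0.07-0.01)\,aX\ge aX/2$. Therefore, for all large $n$,
\[
[\bar g_n(r)-\bar g_n(0)]-[\bar g_n(1)-\bar g_n(1-r)]\ge wm_xr\,aX>0 .
\]
As $n\to\infty$, $g_n(s,\tau)\to F_\tau(s)$ with $0\le g_n\le11$, so by bounded convergence $\bar F=\int_0^1F_\tau\,d\tau$ satisfies $\bar F(r)-\bar F(0)>\bar F(1)-\bar F(1-r)$. The increment of a convex function over an interval of fixed length does not decrease when the interval moves to the right. So $\bar F$ is not convex, and since an average of convex functions is convex, some $F_\tau$ is not convex.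
\end{proof}

As $U_{s,\tau}$ is affine in $s$, this already violates \eqref{eq:conj} for some $p$. To prescribe $p$ and to make the two laws close, we localize the failure of convexity at one point.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Take the parameters and $\tau$ of Proposition~\ref{prop:nonconvex} and write $F=F_\tau$. By \eqref{eq:deriv} and \eqref{eq:rhobound}, $0\le\partial_sg_n\le4wm_x$, so the limit $F$ is Lipschitz. Since $F$ is not convex, there are $a_0<a_1$ in $[0,1]$ such that $F$ exceeds its chord over $[a_0,a_1]$ somewhere. Let $\psi$ be $F$ minus this chord. It is continuous, vanishes at $a_0$ and $a_1$, and has a positive maximum on $[a_0,a_1]$; let $s^*\in(a_0,a_1)$ be the smallest maximizer. For small $h>0$ the points $s_1=s^*-qh$ and $s_2=s^*+ph$ lie in $[a_0,a_1]$, and $ps_1+qs_2=s^*$, $\psi(s_1)<\psi(s^*)$, $\psi(s_2)\le\psi(s^*)$. Hence $\psi(s^*)>p\psi(s_1)+q\psi(s_2)$, and, the chord being affine, $F(s^*)>pF(s_1)+qF(s_2)$. With $U_i=U_{s_i,\tau}$ we have $pU_1+qU_2=U_{s^*,\tau}$, which gives the strict inequality of the theorem. The laws live on $[1,11]$,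 and $U_1-U_2=m_xh(\delta_{x-w}-\delta_{x+w})$, so their distance is $m_xh<\varepsilon_0$ for small $h$.

For smooth densities, let $Z$ have a $C^\infty$ density supported in $[0,1]$, and for a law $U$ on $[1,11]$ and $0<h'\le1$ let $U^{(h')}$ be the law of $t+h'Z$ with $t\sim U$ independent of $Z$. It has a $C^\infty$ density supported in $[1,12]$. The map $U\mapsto U^{(h')}$ is a convolution, so it commutes with mixtures and does not increase total variation distance. Adding $h'Z_e$ to each time raises $T_n$ by at least $0$ and at most $h'|\gamma|\le11h'n$, so $0\le\mu(U^{(h')})-\mu(U)\le11h'$. The strict inequality therefore persists for $U_1^{(h')},U_2^{(h')}$ when $h'$ is small.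
\end{proof}

\section{The upper bound: all thresholds near $x$}\label{sec:upper}

We must list all the ways in which $\sigma_e$ can fall into the window $(x-w,x+2\zeta]$. The threshold is a difference of costs along the two arcs of a cycle through $e$ (Lemma~\ref{lem:cycle}). A continuous edge near $e$ on the cycle makes the event unlikely, because the window is short (Lemma~\ref{lem:cont}). Many atoms make it unlikely, because atoms are rare (Lemma~\ref{lem:resample}). Only unit squares of atoms remain, and for these the number of bad edges nearby decides (Lemma~\ref{lem:square}).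

Let $\mathcal{N}(e)$ be the set of edges having an endpoint within distance $10$, in the norm $|\cdot|_1$, of an endpoint of $e$. Its cardinality $N_0$ is a numerical constant, and $f\in\mathcal{N}(e)$ if and only if $e\in\mathcal{N}(f)$.

\subsection{Resampling}
The event $\{\sigma_e>b\}$ is not independent of the times near $e$, and the sum over $e$ runs over order $n^2$ edges. The next lemma deals with both points: making the edges in question good forces the geodesic through them, and the geodesic has $O(n)$ edges.

\begin{lemma}\label{lem:resample}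
Let $0\le k\le6$, let $V_1,\dots,V_k\subset(1+\eta,11]$ be Borel sets, $p_i=U_{s,\tau}(V_i)$, and let $b\ge x-w$. Then
\[
\sum_e\mathbb{P}\bigl(\sigma_e>b,\ \exists\text{ distinct }f_1,\dots,f_k\in\mathcal{N}(e)\setminus\{e\}\text{ with }t_{f_i}\in V_i\ \forall i\bigr)\le K\,p_1\cdots p_k\,n .
\]
\end{lemma}

\begin{proof}
Fix $e$ and distinct $f_1,\dots,f_k\in\mathcal{N}(e)\setminus\{e\}$; put $H=\{e,f_1,\dots,f_k\}$ and $\mathcal{T}=\{t_{f_i}\in V_i\ \forall i\}$. Obtain $\omega'$ from the configuration $\omega$ by replacing the times on $H$ with independent times of law $G$. Suppose that $\omega$ satisfies $\mathcal{T}$ and $\sigma_e>b$, and let $T_e^0,T_e^\infty$ refer to $\omega$. The times of the $f_i$ were bad and are now good, so they decreased. Hence an optimal path through $e$ for $\omega$ has $\omega'$-cost at most $T^0_e+1+\eta<T_e^0+b$. A path that avoids $H$ has the same cost in $\omega$ and $\omega'$, at least $T_e^\infty>T_e^0+b$. So the geodesic $\gamma(\omega')$ uses an edge of $H$. This event is independent of $\mathcal{T}$, and $\omega'$ has the law of $\omega$ conditioned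 on all edges of $H$ being good, which has probability at least $(1-\frac1{50})^7\ge\frac12$. Therefore
\[
\mathbb{P}(\mathcal{T},\ \sigma_e>b)\le2p_1\cdots p_k\,\mathbb{P}(\gamma\cap H\ne\emptyset).
\]
A given edge belongs to $H$ for at most $N_0^{k+1}$ tuples $(e,f_1,\dots,f_k)$, so the sum of $\mathbb{P}(\gamma\cap H\neq\emptyset)$ over all tuples is at most $N_0^7\,\mathbb{E}|\gamma|$. Conclude with \eqref{eq:length}.
\end{proof}

\subsection{The cycle of a pivotal edge}

\begin{lemma}\label{lem:cycle}
Suppose $\sigma_e>0$ and let $\pi_1$ be an optimal path through $e$. There are a subpath $\beta_1=\pi_1[u,v]$ containing $e$ and a path $\beta_2$ from $u$ to $v$, meeting $\beta_1$ only at $u$ and $v$, such that $\pi_2=\pi_1[\mathbf{0},u]\,\beta_2\,\pi_1[v,\mathbf{n}]$ is an optimal path avoiding $e$. No edge of $\beta_1$ is in $\pi_2$, no edge of $\beta_2$ is in $\pi_1$, and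
\[
\sigma_e=t(\beta_2)-t(\beta_1\setminus e).
\]
In particular $\beta_1\cup\beta_2$ is a simple cycle through $e$.
\end{lemma}

\begin{proof}
All costs are computed with $t_e=0$. Let $\pi'$ be an optimal path avoiding $e$. Let $u$ be the last vertex of $\pi_1$ before $e$ is traversed that lies on $\pi'$, and $v$ the first one after; they exist because $\mathbf{0},\mathbf{n}\in\pi'$, and $u\ne v$. The interior vertices of $\beta_1=\pi_1[u,v]$ are off $\pi'$.

\emph{Order.} Suppose $\pi'$ visits $v$ before $u$. The walks $\pi'[\mathbf{0},v]\,\pi_1[v,\mathbf{n}]$ and $\pi_1[\mathbf{0},u]\,\pi'[u,\mathbf{n}]$ avoid $e$, and their total cost is $T_e^0+T_e^\infty-t(\beta_1)-t(\pi'[v,u])<T_e^0+T_e^\infty$. So $2T_e^\infty<T_e^0+T_e^\infty$, contradicting $\sigma_e>0$. Thus $u$ comes first; let $\beta_2=\pi'[u,v]$.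

\emph{Optimality.} The walk $\pi_1[\mathbf{0},u]\,\pi'[u,\mathbf{n}]$ avoids $e$, so $t(\pi_1[\mathbf{0},u])\ge t(\pi'[\mathbf{0},u])$. If the inequality were strict, the walk $\pi'[\mathbf{0},u]\,\pi_1[u,\mathbf{n}]$ would contain a path of cost less than $T_e^0$; but every path costs at least $\min(T_e^0,T_e^\infty)=T_e^0$. At the other end, $\pi'[\mathbf{0},v]\,\pi_1[v,\mathbf{n}]$ avoids $e$, so $t(\pi_1[v,\mathbf{n}])\ge t(\pi'[v,\mathbf{n}])$, and strict inequality would make $\pi_1[\mathbf{0},v]\,\pi'[v,\mathbf{n}]$ cheaper than $T_e^0$. So both are equalities, and the walk $\pi_2$ avoids $e$ and costs $T_e^\infty$. It is a path, since otherwise erasing a loop would give a cheaper path avoiding $e$. The formula for $\sigma_e=t(\pi_2)-t(\pi_1)$ follows.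

\emph{Edges.} A common edge of $\beta_1$ and $\beta_2$ would join $u$ and $v$. Then $\beta_1$ would consist of this edge alone, which would be $e$, and $e\notin\beta_2$. Edges of $\beta_1$ are not in $\pi_1[\mathbf{0},u]$ or $\pi_1[v,\mathbf{n}]$ because $\pi_1$ is a path, and edges of $\beta_2$ are not in these pieces because $\pi_2$ is a path.
\end{proof}

On $\{\sigma_e>0\}$ we let $\pi_1,\pi_2,\beta_1,\beta_2$ be the objects constructed in this proof from the first optimal paths in the enumeration; they do not depend on $t_e$.

\subsection{Continuous edges on the cycle}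

\begin{lemma}\label{lem:cont}
Let $I=(x-w,x+2\zeta]$. Then
\[
\sum_e\sum_{f\in\mathcal{N}(e)\setminus\{e\}}\mathbb{P}\bigl(\sigma_e\in I,\ f\in\beta_1\cup\beta_2,\ f\text{ continuous}\bigr)\le K\zeta n .
\]
\end{lemma}

\begin{proof}
Fix $e,f$ and all times except $t_e,t_f$. Write $T_e^0=\min(d_1,d_2+t_f)$ and $T_e^\infty=\min(c_1,c_2+t_f)$, where $d_1,c_1$ are the minima over paths avoiding $f$, and $d_2,c_2$ those over paths using $f$, computed with $t_f=0$. If $f\in\beta_1$, then $f\in\pi_1$ and $f\notin\pi_2$, so $\sigma_e=c_1-d_2-t_f$. If $f\in\beta_2$, then $f\in\pi_2$ and $f\notin\pi_1$, so $\sigma_e=c_2+t_f-d_1$. On the event in question, $t_f$ thus lies in a union of two intervals of length $|I|\le3\zeta$ determined by the other times. Let $\mathcal{A}_{e,f}$ be the event that $\sigma_e>x-w$ when $t_f$ is set to some value $t^*\in[1,11]$. It depends only on the times other than $t_e,t_f$, and it is measurable because $\sigma_e$ is continuous in $t_f$, so that rational $t^*$ suffice. As the density of the continuous part is at most $1/\kappa$, the probability in the lemma is at most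 $(6\zeta/\kappa)\,\mathbb{P}(\mathcal{A}_{e,f})$.

On $\mathcal{A}_{e,f}$ take such a $t^*$ with the corresponding $T^0_e,T^\infty_e,\pi_1$, and now give $e$ and $f$ arbitrary good times. The cost of $\pi_1$ becomes at most $T_e^0+(1+\eta)+\eta<T_e^0+x-w<T_e^\infty$, while paths avoiding both $e$ and $f$ cost at least $c_1\ge T_e^\infty$. So $\gamma$ uses $e$ or $f$, and by independence $(1-\bar m)^2\,\mathbb{P}(\mathcal{A}_{e,f})\le\mathbb{P}(e\in\gamma)+\mathbb{P}(f\in\gamma)$. Summing over $e$ and $f$ gives at most $2N_0\,\mathbb{E}|\gamma|$ on the right, and \eqref{eq:length} finishes the proof.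
\end{proof}

\subsection{Crossing an expensive square}
Let $Q$ be the unit square with corners $A=(0,0)$, $B=(1,0)$, $C=(1,1)$, $D=(0,1)$, and, as in Figure~\ref{fig:square}, let $W=(-1,0)$, $W'=(-1,1)$, $S=(0,-1)$, $S'=(1,-1)$, $E'=(2,0)$, $E=(2,1)$, $N'=(0,2)$, $N=(1,2)$. Call an edge \emph{nearby} if it is not an edge of $Q$ and its endpoints lie in $[-2,3]^2$. The following lemma is deterministic.

\begin{lemma}\label{lem:square}
Let all times be at least $1$, let those of the edges of $Q$ lie in $[2-6\alpha,2+4\alpha]$, and call an edge bad if its time exceeds $1+\eta$. Let $\pi$ be a path of minimal cost between two vertices outside $[-2,3]^2$ that traverses $A,B,C$ consecutively. Then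
\begin{enumerate}
\item[(a)] at least two nearby edges are bad;
\item[(b)] if $t_{AB}+t_{BC}\ge4+\alpha$, at least three nearby edges are bad.
\end{enumerate}
By the symmetries of the lattice, the same holds for any two consecutive edges of any unit square, in either direction.
\end{lemma}

\begin{proof}
In each row of the tables below, a segment of $\pi$ is compared with a replacing walk that has the same endpoints and is cheaper, which contradicts minimality. The lower bounds use $1$ for edges outside $Q$ and $2-6\alpha$ for edges of $Q$; the upper bounds use $1+\eta$ for good edges and $2+4\alpha$ for edges of $Q$. With $\alpha=0.01$ and $\eta=0.001$ the gain exceeds $0.8$ in every row, except in two rows where it is $\alpha-6\eta>0$.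

The predecessor of $A$ on $\pi$ is $W$ or $S$: if it were $D$, the segment $DABC$, of cost at least $6-18\alpha$, could be replaced by the edge $DC$. The successor of $C$ is $E$ or $N$: if it were $D$, the segment $ABCD$ could be replaced by $AD$.

(a) Consider the four disjoint pairs of nearby edges
\[
R_W=\{WW',W'D\},\quad R_S=\{SS',S'B\},\quad R_E=\{BE',E'E\},\quad R_N=\{DN',N'N\}.
\]
If $P\in\{W,S,E,N\}$ is the predecessor of $A$ or the successor of $C$, then $R_P$ contains a bad edge, since otherwise the corresponding row applies.
\begin{center}\small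
\begin{tabular}{c|lc|lc}
$P$ & segment of $\pi$ & cost $\ge$ & replacement & cost $\le$\\ \hline
$W$ & $W\,A\,B\,C$ & $5-12\alpha$ & $W\,W'\,D\,C$ & $4+2\eta+4\alpha$\\
$S$ & $S\,A\,B$ & $3-6\alpha$ & $S\,S'\,B$ & $2+2\eta$\\
$E$ & $B\,C\,E$ & $3-6\alpha$ & $B\,E'\,E$ & $2+2\eta$\\
$N$ & $A\,B\,C\,N$ & $5-12\alpha$ & $A\,D\,N'\,N$ & $4+2\eta+4\alpha$
\end{tabular}
\end{center}
The predecessor and the successor provide two different bad edges.

(b) Suppose that exactly two nearby edges are bad. By (a), one lies in the pair of the predecessor, one in the pair of the successor, and all other nearby edges are good. We first locate them. Suppose the predecessor is $W$ and the bad edge of $R_W$ is $WW'$, or the predecessor is $S$ and the bad edge of $R_S$ is $SS'$. The vertex before the predecessor is one of three neighbors, and each case is excluded by a replacement whose edges outside $Q$ are nearby, different from the bad edge and not in $R_E\cup R_N$.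
\begin{center}\small
\begin{tabular}{c|lc|lc}
bad & segment of $\pi$ & cost $\ge$ & replacement & cost $\le$\\ \hline
$WW'$ & $(-2,0)\,W\,A\,B\,C$ & $6-12\alpha$ & $(-2,0)\,(-2,1)\,W'\,D\,C$ & $5+3\eta+4\alpha$\\
$WW'$ & $(-1,-1)\,W\,A\,B$ & $4-6\alpha$ & $(-1,-1)\,S\,S'\,B$ & $3+3\eta$\\
$WW'$ & $W'\,W\,A\,B\,C$ & $6-12\alpha$ & $W'\,D\,C$ & $3+\eta+4\alpha$\\
$SS'$ & $(0,-2)\,S\,A\,B$ & $4-6\alpha$ & $(0,-2)\,(1,-2)\,S'\,B$ & $3+3\eta$\\
$SS'$ & $(-1,-1)\,S\,A\,B\,C$ & $6-12\alpha$ & $(-1,-1)\,W\,W'\,D\,C$ & $5+3\eta+4\alpha$\\
$SS'$ & $S'\,S\,A\,B$ & $4-6\alpha$ & $S'\,B$ & $1+\eta$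
\end{tabular}
\end{center}
So the bad edge is $W'D$ if the predecessor is $W$, and $S'B$ if it is $S$. The reflection $(i,j)\mapsto(1-j,1-i)$ preserves $[-2,3]^2$, fixes $B$ and $D$, and exchanges $A$ with $C$, $W$ with $N$, $W'$ with $N'$, $S$ with $E$, $S'$ with $E'$. Applied to the reversed path, it shows that the bad edge is $DN'$ if the successor is $N$, and $BE'$ if it is $E$. Four combinations remain, and in each the replacement consists of good edges.
\begin{center}\small
\begin{tabular}{c|lc|lc}
bad & segment of $\pi$ & cost $\ge$ & replacement & cost $\le$\\ \hline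
$W'D,\ BE'$ & $W\,A\,B\,C\,E$ & $6+\alpha$ & $W\,(-1,-1)\,S\,S'\,(2,-1)\,E'\,E$ & $6+6\eta$\\
$S'B,\ DN'$ & $S\,A\,B\,C\,N$ & $6+\alpha$ & $S\,S'\,(2,-1)\,E'\,E\,(2,2)\,N$ & $6+6\eta$\\
$W'D,\ DN'$ & $W\,A\,B\,C\,N$ & $6-12\alpha$ & $W\,W'\,(-1,2)\,N'\,N$ & $4+4\eta$\\
$S'B,\ BE'$ & $S\,A\,B\,C\,E$ & $6-12\alpha$ & $S\,S'\,(2,-1)\,E'\,E$ & $4+4\eta$
\end{tabular}
\end{center}
This excludes all cases.
\end{proof}

The hypothesis $t_{AB}+t_{BC}\ge4+\alpha$ is used only in the first two rows of the last table. The first of them is the configuration of Figure~\ref{fig:square}, which Section~\ref{sec:lower} builds with a crossing cost below $4$.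

\subsection{Proof of Proposition~\ref{prop:upper}}
Let $b\in(x-w,x+w)$. The edges $e$ within distance $20$ of $\mathbf{0}$ or $\mathbf{n}$ contribute at most $K/n$. Let $e$ be another edge, with $b<\sigma_e\le x+2\zeta$, and let $\mathcal{C}=\beta_1\cup\beta_2$ be its cycle. Cycles of $\mathbb{Z}^2$ have even length at least $4$. Let $f_1,\dots,f_k$, $k=\min(5,|\mathcal{C}|-1)$, be the edges that follow $e$ around $\mathcal{C}$ in the direction of $\pi_1$; they are distinct elements of $\mathcal{N}(e)\setminus\{e\}$. Contributions below are to the normalized sum $\frac1n\sum_e$.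

If some $f_i$ is continuous, Lemma~\ref{lem:cont} bounds the contribution by $K\zeta$. Suppose that all $f_i$ are atoms. If $|\mathcal{C}|\ge6$, Lemma~\ref{lem:resample} with $k=5$ and each $V_i$ the set of the six atoms bounds the contribution by $K(m_x+m_c+m_d+\varepsilon)^5$.

Let $|\mathcal{C}|=4$, so that $\mathcal{C}$ is a unit square $Q$ whose three edges other than $e$ are atoms. If one of them has time in $V_1=\{x+\zeta,x+2\zeta\}$, Lemma~\ref{lem:resample} with $k=1$ bounds the contribution by $K\varepsilon$; here $w<\zeta$ guarantees that $V_1$ has mass exactly $\varepsilon$. Otherwise each of the three edges is of kind $x$ (time $x\pm w$), $c$ or $d$. If $|\beta_1|=1$, then $\sigma_e=t(\beta_2)\ge3c>5$; if $|\beta_1|=3$, then $\sigma_e\le d-2c<0$. Both are impossible, so $\beta_1=\{e,e'\}$, $\beta_2=\{f,f'\}$ and $\sigma_e=t_f+t_{f'}-t_{e'}$. Up to an error at most $w$, an edge of kind $x,c,d$ has time $2+j\alpha$ with $j=-1,-5,3$. Hence $|\sigma_e-2-J\alpha|\le3w$ with $J=j_f+j_{f'}-j_{e'}$, and $|\sigma_e-2+\alpha|\le2\zeta$ gives $|J+1|\,\alpha\le3w+2\zeta<\alpha$. So $j_f+j_{f'}=j_{e'}-1\in\{-2,-6,2\}$.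 The sums $j_f+j_{f'}$ for the kinds $xx,cd,xc,xd,cc,dd$ are $-2,-2,-6,2,-10,6$, which leaves four types:
\[
\begin{array}{c|cccc}
\text{type}&\mathrm{S}&\mathrm{X}&\mathrm{C}&\mathrm{D}\\ \hline
e'&x&x&c&d\\
\{f,f'\}&\{c,d\}&\{x,x\}&\{x,c\}&\{x,d\}
\end{array}
\]
Type S is the series tie, types C and D are the parallel ties, and type X corresponds to the remainder $R$ in \eqref{eq:toy}; Lemma~\ref{lem:resample} with the three edges of $Q$ bounds its contribution by $Km_x^3$.

For the other types set $t_e=b$. Since $\sigma_e>b$, the path $\pi_1$ is a geodesic of this configuration; it traverses the consecutive edges $e,e'$ of $Q$, and all four times on $Q$ lie in $[2-6\alpha,2+4\alpha]$. The box of Lemma~\ref{lem:square} around $Q$ lies within distance $6$ of the endpoints of $e$, so it contains neither $\mathbf{0}$ nor $\mathbf{n}$, and nearby edges belong to $\mathcal{N}(e)$. Thus $\mathcal{N}(e)$ contains two bad edges outside $Q$, and three in type D, where $b+t_{e'}>x-w+d=4+2\alpha-w\ge4+\alpha$. Apply Lemma~\ref{lem:resample} to $e',f,f'$ and these bad edges, for which $V_i=(1+\eta,11]$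 has mass $\bar m\le2y$. Type C contributes at most $Km_xm_c^2y^2$ and type D, with $k=6$, at most $Km_xm_d^2y^3$. In type S, $\sigma_e=2x-t_{e'}>x-w$ forces $t_{e'}=x-w$, a value of mass $(1-s)m_x$, so the contribution is at most $K(1-s)m_xm_cm_dy^2$. Adding up proves the proposition. \qed

\section{The lower bound: leading geodesics to a series tie}\label{sec:lower}

We find order $n$ boxes of side $2L$ that the geodesic crosses at cost nearly $1+\eta$ per step, and we overwrite the inside of such a box with a pattern: a \emph{road} of edges of time nearly $1$ between the entry and exit points of the geodesic, interrupted once by the configuration of Figure~\ref{fig:square}. The road saves about $\eta$ per step over at least $2L$ steps, far more than the interruption costs, so optimal paths follow the road and must deal with the square. The price of the road depends only on $\lambda$ and $L$.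

\subsection{Regular vertices on the geodesic}
An edge is \emph{low} if its time is less than $1+\eta-\kappa$; this has probability at most $\lambda$. For $z\in\mathbb{Z}^2$ let $\Lambda_z=z+\Lambda$ and let $\mathcal{E}_z$ be the set of the $M$ edges with both endpoints in $\Lambda_z$. A vertex $z$ is \emph{regular} if
\begin{enumerate}
\item[(i)] all edges of $\mathcal{E}_z$ are good;
\item[(ii)] every path starting at $z$ of length $m\in[L,8L]$ has at most $\phi m$ low edges.
\end{enumerate}
Consider the columns $\{4Lk\}\times\mathbb{Z}$ with $4L\le4Lk\le n-4L$. Their number $k_n$ is at least $n/(4L)-2$. Let $v_k$ be the first vertex of $\gamma$ on column $k$. Most vertices are regular, but the $v_k$ depend on the configuration, so we need a bound valid for all short paths at once.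

\begin{lemma}\label{lem:regular}
There are $\lambda\in(0,\frac12)$, $p_0\in(0,1)$ and $n_0\ge 41L$ such that, for all admissible parameters with this $\lambda$ and $\bar m\le p_0$, all $s,\tau$ and all $n\ge n_0$, $\mathbb{E}\,\#\{k:v_k\text{ regular}\}\ge k_n/4$.
\end{lemma}

\begin{proof}
Partition $\mathbb{Z}^2$ into the blocks $Li+[0,L)^2$, $i\in\mathbb{Z}^2$, and let $Y_i$ be the indicator that block $i$ contains a vertex that is not regular. There are at most $4^m$ paths of length $m$ from a vertex, and such a path has more than $\phi m$ low edges with probability at most $2^m\lambda^{\phi m}$. Hence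
\[
\mathbb{P}(Y_i=1)\le\varpi:=L^2\Bigl[\sum_{m=L}^{8L}8^m\lambda^{\phi m}+Mp_0\Bigr].
\]
Fix $\lambda$, then $p_0$, so small that $\varpi<128^{-64800}$. The variable $Y_i$ depends only on edges with both endpoints within $|\cdot|_\infty$-distance $8L$ of block $i$. If $|i-i'|_\infty\ge18$, the two blocks are at distance greater than $17L$ and these edge sets are disjoint. So the $Y_i$ with $i$ in a fixed residue class modulo $18$ in both coordinates are independent; there are $18^2=324$ classes.

The cost of the straight path is a sum of $n$ independent times with mean at most $\frac32$ and variance at most $25$, so by Chebyshev's inequality $|\gamma|\le T_n\le2n$ with probability at least $1-100/n$. On this event cut $\gamma$ into at most $2n/L+1$ pieces of length at most $L$. Each piece stays within distance $L$ of its first vertex and meets at most $9$ blocks. Call a set of blocks $*$-connected if it is connected when $i,i'$ with $|i-i'|_\infty=1$ are declared adjacent. The blocks visited by $\gamma$ form a $*$-connected set containing block $0$, of size at most $9(2n/L+1)\le m_0:=\lceil20n/L\rceil$,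 and we enlarge it to a $*$-connected set of size exactly $m_0$. Such a set is the range of a walk of $2(m_0-1)$ steps around a spanning tree, starting at block $0$, with $8$ choices per step, so there are at most $64^{m_0}$ such sets. If a given set has at least $m_0/200$ blocks with $Y_i=1$, some class contains at least $m_0/64800$ of them; summing over classes and subsets, this has probability at most $324\cdot2^{m_0}\varpi^{m_0/64800}$. The probability that some set has this property is at most $324\,(128\,\varpi^{1/64800})^{m_0}$, which tends to $0$.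

A block meets at most one of the columns, so the $v_k$ lie in distinct visited blocks. Hence, for $n\ge n_0$ with $n_0\ge41L$ depending only on $\varpi$ and $L$, with probability at least $\frac12$ the number of $v_k$ that are not regular is at most $m_0/200\le n/(10L)+\frac1{200}\le n/(8L)-1\le k_n/2$.
\end{proof}

Fix $\lambda,p_0,n_0$ as in the lemma. Next, the geodesic crosses the box of a regular vertex expensively and, as far as its entry and exit points are concerned, monotonically.

\begin{lemma}\label{lem:geometry}
Let $\omega$ be a configuration, with times $t$ and geodesic $\gamma$, in which $z=v_k$ is regular. Let $u^-,u^+$ be the first and last vertices of $\gamma$ in $\Lambda_z$ and $\ell=|u^--z|_1+|z-u^+|_1$. Then $|u^\pm-z|_\infty=L$, $\ell\in[2L,4L]$, the paths $\gamma[\mathbf{0},u^-]$ and $\gamma[u^+,\mathbf{n}]$ use no edge of $\mathcal{E}_z$,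
\begin{equation}\label{eq:expensive}
t(\gamma[u^-,u^+])\ge(1+\eta)\ell-2\phi\eta\ell\ge(1+\eta)\ell-1,
\end{equation}
and each coordinate of $z$ lies between the corresponding coordinates of $u^-$ and $u^+$.
\end{lemma}

\begin{proof}
The first three statements hold because $\mathbf{0},\mathbf{n}\notin\Lambda_z$. Let $m\ge|u^--z|_1\ge L$ be the length of $\gamma[u^-,z]$. If $m\le8L$, then by (ii) and $\kappa\le\phi\eta$ its cost is at least $m(1+\eta-\kappa)-\phi m\eta\ge(1+\eta-2\phi\eta)|u^--z|_1$. If $m>8L$, its cost is at least $8L\ge(1+\eta)|u^--z|_1$, as $|u^--z|_1\le2L$. The same argument applies to $\gamma[z,u^+]$, and $2\phi\eta\ell\le8\phi\eta L=1$; this is \eqref{eq:expensive}. By (i), a monotone path from $u^-$ to $u^+$ inside $\Lambda_z$ costs at most $(1+\eta)|u^--u^+|_1$, and it is not cheaper than $\gamma[u^-,u^+]$. So the integer $\ell-|u^--u^+|_1$, nonnegative by the triangle inequality, is at most $1/(1+\eta)<1$. It vanishes, which is the last statement.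
\end{proof}

\subsection{The pattern}
Call a pair $\xi=(\xi^-,\xi^+)$ of lattice points a \emph{gate pair} if $|\xi^\pm|_\infty=L$ and each coordinate of $\xi^-$ and the corresponding coordinate of $\xi^+$ have product at most $0$. There are at most $J=(8L)^2$ gate pairs, and $(u^--z,u^+-z)$ in Lemma~\ref{lem:geometry} is one. For each gate pair fix a lattice symmetry (reflections in the axes, then an exchange of the coordinates if needed) that brings it to the form
\[
\xi^-=(-L,-i_1),\qquad \xi^+=(i_2,i_3),\qquad 0\le i_1,i_2,i_3\le L,\quad\max(i_2,i_3)=L .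
\]
In these coordinates, centered at $z$, we have $\ell=L+i_1+i_2+i_3$, and we define a vertex $A$, the vertex $C=A+(1,1)$, a path $\Gamma^-$ from $\xi^-$ to $A$ and a path $\Gamma^+$ from $C$ to $\xi^+$, both in the box and made of straight segments through the listed points.
\begin{center}\small
\begin{tabular}{l|l|l|c}
case & $\Gamma^-$ & $\Gamma^+$ & $|\Gamma^-|+|\Gamma^+|$\\ \hline
$i_3\ge1$ & $\xi^-,\ (-L,0),\ A=(-L/2,0)$ & $C,\ (i_2,1),\ \xi^+$ & $\ell-2$\\
$i_3=0,\ i_1\ge1$ & $\xi^-,\ (-L,-1),\ A=(-L/2,-1)$ & $C,\ \xi^+=(L,0)$ & $\ell-2$\\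
$i_3=i_1=0$ & $\xi^-,\ A=(-L/2,0)$ & $C,\ (L,1),\ \xi^+=(L,0)$ & $\ell$
\end{tabular}
\end{center}
The lengths are $(i_1+\frac L2)+(i_2+\frac L2-1+i_3-1)$, $(i_1-1+\frac L2)+(\frac{3L}2-1)$ and $\frac L2+\frac{3L}2$. In all cases $|\Gamma^-|+|\Gamma^+|\le\ell$; the path $\Gamma^-$ ends with $L/2$ horizontal edges and $\Gamma^+$ starts with at least $L/2-1>16/\eta+1$ horizontal edges; and $\Gamma^-$, $\Gamma^+$ have no common vertex, their abscissas being at most $-L/2$ and at least $-L/2+1$. Put $B=A+(1,0)$, $D=A+(0,1)$, $W'=A+(-1,1)$, $E'=A+(2,0)$; these four vertices are not on $\Gamma^\pm$. Let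
\[
\beta_1=ABC,\qquad\beta_2=ADC,\qquad e=AB,\qquad \Gamma=\Gamma^-\beta_2\,\Gamma^+ .
\]
The \emph{pattern event} $\mathcal{P}_{z,\xi}$ concerns the edges of $\mathcal{E}_z\setminus\{e\}$: $t_{BC}=x-w$, $t_{AD}=c$, $t_{DC}=d$; the edges $W'D$ and $BE'$ have times in $[10,11]$; the edges of $\Gamma^\pm$ have times in $[1,1+\kappa]$; all others have times in $[1+\eta-\kappa,1+\eta]$. The last two requirements have probabilities $(1-\bar m)\lambda$ and $(1-\bar m)(1-\lambda)$ per edge, both at least $\lambda/2$, so
\begin{equation}\label{eq:pattern}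
\mathbb{P}(\mathcal{P}_{z,\xi})\ge(\lambda/2)^M(1-s)X .
\end{equation}

For the next two lemmas let $\omega,t,\gamma,z,u^\pm,\ell$ be as in Lemma~\ref{lem:geometry}, let $\xi=(u^--z,u^+-z)$, and let $\omega^*$ agree with $\omega$ off $\mathcal{E}_z$ and satisfy $\mathcal{P}_{z,\xi}$. For $b\ge x-w$ let $t^*$ be the times of $\omega^*$ with the time of $e$ set to $b$. On $\mathcal{E}_z$ we have $t\le1+\eta$ by (i), so
\begin{equation}\label{eq:compare}
t^*\ge t-\eta\ \text{ on }\Gamma^\pm,\qquad t^*\ge t-\kappa\ \text{ on the rest of }\mathcal{E}_z,\qquad t^*=t\ \text{ off }\mathcal{E}_z .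
\end{equation}
A path is \emph{crossing} if it contains both edges of $\beta_1$ or both edges of $\beta_2$.

\begin{lemma}\label{lem:shortcut}
For every non-crossing path $\pi$ from $\mathbf{0}$ to $\mathbf{n}$ there is a walk from $\mathbf{0}$ to $\mathbf{n}$ of smaller $t^*$-cost, which avoids $e$ if $\pi$ does.
\end{lemma}

\begin{proof}
Let $T=t(\gamma)$ and let $N$ be the number of edges of $\Gamma^-\cup\Gamma^+$ used by $\pi$. Recall that $\kappa(\ell+M)\le1$.

\emph{Case 1: $N\le\ell-8/\eta$; the path misses too much of the road.} The walk $\gamma[\mathbf{0},u^-]\,\Gamma\,\gamma[u^+,\mathbf{n}]$ avoids $e$. By \eqref{eq:expensive} and $c+d\le4$, its $t^*$-cost is at most $T-(1+\eta)\ell+1+(1+\kappa)\ell+4=T-\eta\ell+\kappa\ell+5$. By \eqref{eq:compare}, $t^*(\pi)\ge T-\eta N-\kappa M$. The difference is at least $\eta(\ell-N)-\kappa(\ell+M)-5\ge8-1-5=2$.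

\emph{Case 2: $N>\ell-8/\eta$; the path has to get from one half of the road to the other.} Since $|\Gamma^-|+|\Gamma^+|\le\ell$ and both halves are longer than $8/\eta$, the path $\pi$ uses edges of both. Among its successive visits to vertices of $\Gamma^-\cup\Gamma^+$, two consecutive ones are to different halves. So $\pi$ has a subpath $\pi'$ joining some $q^-\in\Gamma^-$ to some $q^+\in\Gamma^+$ with no interior vertex on $\Gamma^-\cup\Gamma^+$; we orient it from $q^-$ to $q^+$. It has one vertex on each half, so it uses no edge of $\Gamma^\pm$. Let $q^-$ be $j^-$ steps before $A$ and $q^+$ be $j^+$ steps after $C$ along $\Gamma$, and $j=j^-+j^+$. Then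
\begin{equation}\label{eq:roadcost}
t^*(\Gamma[q^-,q^+])\le(1+\kappa)j+4-2\alpha .
\end{equation}
We show that $t^*(\pi')>t^*(\Gamma[q^-,q^+])$. Replacing $\pi'$ by $\Gamma[q^-,q^+]$, which avoids $e$, then gives the required walk.

\emph{Long jumps: $j\ge16/\eta$.} Here $\pi'$ may leave the box, and the only information is the optimality of $\gamma$ in $\omega$. The walk $\gamma[\mathbf{0},u^-]\,\Gamma[u^-,q^-]\,\pi'\,\Gamma[q^+,u^+]\,\gamma[u^+,\mathbf{n}]$ has $t$-cost at least $T$, and its two pieces of $\Gamma$ have at most $\ell-j$ edges in total, all good in $\omega$. By \eqref{eq:expensive}, $t(\pi')\ge(1+\eta)\ell-1-(1+\eta)(\ell-j)=(1+\eta)j-1$, and by \eqref{eq:compare}, $t^*(\pi')\ge(1+\eta)j-2$. This exceeds \eqref{eq:roadcost} by at least $(\eta-\kappa)j-6\ge16(1-\phi)-6>9$.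

\emph{Short jumps: $j<16/\eta$.} Now $\kappa j<16\kappa/\eta\le\alpha$, so the right side of \eqref{eq:roadcost} is less than $j+4-\alpha$, and it suffices to show $t^*(\pi')\ge j+4$. Take $A$ as origin; both points are on the horizontal parts of the road, $q^-=(-j^-,0)$ and $q^+=(1+j^+,1)$. The path $\pi'$ has at least $j+1$ horizontal edges and an odd number of vertical edges. With three or more vertical edges it has at least $j+4$ edges. Suppose that it has exactly one, so that it stays on rows $0$ and $1$. If it uses $W'D$ or $BE'$, its cost is at least $10+(j+1)$, since it has at least $j+2$ edges. We check that it does.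
If $j^-\ge1$, both horizontal neighbors of $q^-$ are on $\Gamma^-$, so the first step goes up to $(-j^-,1)$, and $\pi'$ then runs along row $1$ to $q^+$ through the edge $W'D$ from $(-1,1)$ to $(0,1)$.
If $j^-=0$, the step to $(-1,0)\in\Gamma^-$ is excluded, so $\pi'$ starts with $AD$ or $AB$. After $AD$ it stays on row $1$; a step to $W'$ leads away from $q^+$ with no return, and a step to $C$ makes $\pi$ crossing. So it starts with $AB$; a step to $C$ makes $\pi$ crossing, and the only other possibility is the edge $BE'$.
\end{proof}

\begin{lemma}\label{lem:tie}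
$\sigma_e(\omega^*)=x+w$.
\end{lemma}

\begin{proof}
Note that $t^*(\beta_1)-t^*(\beta_2)=b+(x-w)-2x=b-(x+w)$, and that a path containing both edges of $\beta_i$ contains them consecutively.

Let $x-w\le b<x+w$ and let $\pi$ be an optimal path avoiding $e$. By Lemma~\ref{lem:shortcut} it is crossing, hence contains $\beta_2$. Replacing $\beta_2$ by $\beta_1$ gives a walk of $t^*$-cost less than $T_e^\infty$. So $\min(T_e^\infty,T_e^0+b)<T_e^\infty$, that is $\sigma_e>b$. Hence $\sigma_e\ge x+w$.

Let $b>x+w$ and let $\pi$ be a geodesic for $t^*$. By Lemma~\ref{lem:shortcut} it is crossing. It does not contain $\beta_1$, which could be replaced by the cheaper $\beta_2$. So it contains $\beta_2$. If it also contained $e$, it would contain the segment $BADC$, which could be replaced by the cheaper edge $BC$. Thus $\pi$ avoids $e$, $T_e^\infty\le T_e^0+b$, and $\sigma_e\le b$. Hence $\sigma_e\le x+w$.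
\end{proof}

\subsection{Proof of Proposition~\ref{prop:lower}}
Let $n\ge n_0$. For a vertex $z$ on column $k$ and a gate pair $\xi$, let $\mathcal{G}_{z,\xi}$ be the event that $v_k=z$, $z$ is regular and $(u^--z,u^+-z)=\xi$, and let $e(z,\xi)$ be the edge $e$ of the pattern $\mathcal{P}_{z,\xi}$. Let $O$ be the set of configurations off $\mathcal{E}_z$ given which $\mathcal{G}_{z,\xi}$ has positive conditional probability. By Fubini's theorem $O$ is measurable and $\mathbb{P}(O)\ge\mathbb{P}(\mathcal{G}_{z,\xi})$. If $\omega^*$ has its outside part in $O$ and satisfies $\mathcal{P}_{z,\xi}$, there is $\omega\in\mathcal{G}_{z,\xi}$ with the same outside part, and Lemma~\ref{lem:tie} applies. The inside and the outside are independent, so with \eqref{eq:pattern}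
\[
\mathbb{P}\bigl(\sigma_{e(z,\xi)}=x+w\bigr)\ge(\lambda/2)^M(1-s)X\;\mathbb{P}(\mathcal{G}_{z,\xi}).
\]
For fixed $\xi$, the edge $e(z,\xi)$ is the translate by $z$ of an edge depending only on $\xi$, so $z\mapsto e(z,\xi)$ is injective and $\sum_e\mathbb{P}(\sigma_e=x+w)\ge\sum_z\mathbb{P}(\sigma_{e(z,\xi)}=x+w)$, where $z$ runs over the vertices of the $k_n$ columns. Sum this over the at most $J$ gate pairs and divide by $J$. By Lemma~\ref{lem:geometry}, $\sum_{z,\xi}\mathbb{P}(\mathcal{G}_{z,\xi})=\mathbb{E}\,\#\{k:v_k\text{ regular}\}$, which is at least $k_n/4$ by Lemma~\ref{lem:regular}. Since $n\ge40L$, we have $k_n\ge n/(4L)-2\ge n/(5L)$, and therefore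
\[
\frac1n\sum_e\mathbb{P}(\sigma_e=x+w)\ge a(1-s)X,\qquad a=\frac{(\lambda/2)^M}{20LJ}.
\]
The constant $a$ depends only on $\lambda$ and $L$. This proves Proposition~\ref{prop:lower} and completes the proof of Theorem~\ref{thm:main}. \qed

\begin{thebibliography}{9}
\bibitem{Kesten} Kesten, \emph{Aspects of first passage percolation}, 1986.
\end{thebibliography}
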